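# Two mild solutions with the same data: forced Navier–Stokes in the closure of $\mathcal D$ in $\dot M^{2,3}$

## 1. The theorem: two solutions $a+w$ and $a-w$

**Theorem 1.** For every $T>0$ there are a divergence-free field $a\in\tilde M^{2,3}$, a tensor $\mathbb F\in\mathcal C([0,T],L^1(\mathbb R^3))$ with $B(\mathbb F)\in\mathcal C([0,T],\tilde M^{2,3})$, and $w\in\mathcal C([0,T],\tilde M^{2,3})$ with $w(0)=0$ and $w\not\equiv 0$, such that $\vec u=a+w$ and $\vec v=a-w$ are both mild solutions, with $\vec u_0=a$ and tensor $\mathbb F$, of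
$$\partial_t\vec u+\vec u\cdot\vec\nabla\vec u=\Delta\vec u-\vec\nabla p+\operatorname{div}\mathbb F,\qquad \operatorname{div}\vec u=0,\qquad \vec u(0,\cdot)=\vec u_0\qquad\text{on }\mathbb R^3. \tag{1}$$

Let us unpack this. The homogeneous Morrey space $\dot M^{2,3}$ consists of the $f\in L^2_{\rm loc}(\mathbb R^3)$ with
$$\|f\|_{\dot M^{2,3}}=\sup_{x\in\mathbb R^3,\,R>0}R^{-1/2}\Big(\int_{B(x,R)}|f(y)|^2dy\Big)^{1/2}<\infty ,$$
$\mathcal D=C_c^\infty(\mathbb R^3)$, and $\tilde M^{2,3}$ is the closure of $\mathcal D$ in $\dot M^{2,3}$. Let $\mathbb P$ be the Leray projection onto divergence-free fields. Our conventions are $(\operatorname{div}\mathbb H)_i=\partial_j\mathbb H_{ij}$, $(\nabla a)_{ij}=\partial_ja_i$, $\mathbb H:\nabla\Phi=\mathbb H_{ij}\partial_j\Phi_i$. A *mild solution* on $[0,T]$ satisfies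
$$\vec u(t)=e^{t\Delta}\vec u_0+B(\mathbb F-\vec u\otimes\vec u)(t),\qquad B(\mathbb H)(t)=\int_0^te^{(t-s)\Delta}\mathbb P\operatorname{div}\mathbb H(s)\,ds,\qquad 0\le t\le T. \tag{2}$$
The time integral is taken in the sense of distributions: for each $t$ one first pairs with a test field $\varphi$ and then integrates in $s$, that is,
$$\langle B(\mathbb H)(t),\varphi\rangle=-\int_0^t\langle\mathbb H(s),\nabla e^{(t-s)\Delta}\mathbb P\varphi\rangle\,ds. \tag{3}$$
No convergence as a Bochner integral in a Morrey space is assumed. The tensor $\mathbb F$ is *admissible* if $B(\mathbb F)$ is well defined in this sense and belongs to $\mathcal C([0,T],\tilde M^{2,3})$; $\mathbb F=0$ is allowed.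

The question is: if two mild solutions in $\mathcal C([0,T],\tilde M^{2,3})$ have the same divergence-free initial value in $\tilde M^{2,3}$ and the same admissible $\mathbb F$, must they be equal? Theorem 1 says no, for every $T$. The tensor $\mathbb F$ constructed here is not zero, and the particular case $\mathbb F=0$ is not decided by these arguments. Two complements will also be proved. Let $X^1$ be the space of pointwise multipliers $H^1(\mathbb R^3)\to L^2(\mathbb R^3)$.

**Theorem 2.** For every $T>0$ and every divergence-free $\vec u_0\in\tilde M^{2,3}$ there is an $\mathbb F\in L^1_{\rm loc}$ with $B(\mathbb F)\in\mathcal C([0,T],\tilde M^{2,3})$ for which there are two different mild solutions in $\mathcal C([0,T],\tilde M^{2,3})$.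

**Theorem 3.** For $\vec u,\vec v\in\mathcal C([0,T],\tilde M^{2,3})$ put $\omega(R)=\sup_{t,x}R^{-1}\int_{B(x,R)}(|\vec u|^2+|\vec v|^2)\,dy$.

(i) Two mild solutions with the same $\vec u_0,\mathbb F$ coincide if
$$\lim_{M\to\infty}\sup_t\big(\|\vec u\,1_{|\vec u|>M}\|_{X^1}+\|\vec v\,1_{|\vec v|>M}\|_{X^1}\big)=0. \tag{H}$$
In particular they coincide if $\int_0^1\omega(R)\frac{dR}R<\infty$, for instance if $\omega(R)\le C(\log\frac1R)^{-1-\epsilon}$ for small $R$.

(ii) The solutions constructed for Theorem 1 satisfy $\omega(R)\le C(\log\frac1R)^{-1}$ for small $R$ and $\sup_t(\|\vec u\|_{X^1}+\|\vec v\|_{X^1})<\infty$.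

So, on the scale of powers of the logarithm, $\omega(R)\lesssim(\log\frac1R)^{-1-\epsilon}$ forces uniqueness, and $\omega(R)\lesssim(\log\frac1R)^{-1}$ does not, even with bounded multiplier norms.

## 2. Morrey norms near a point and near a circle

The norm of $\dot M^{2,3}$ is invariant under the scaling of the equation: with $f_\lambda(x)=\lambda f(\lambda x)$, $R^{-1}\int_{B(x,R)}|f_\lambda|^2=(\lambda R)^{-1}\int_{B(\lambda x,\lambda R)}|f|^2$. The function $1/|x|$ has finite norm, since $\int_{B(x,R)}|y|^{-2}dy\le\int_{B(0,R)}|y|^{-2}dy=4\pi R$. It is not in $\tilde M^{2,3}$: if $f\in\mathcal D$, then $R^{-1/2}\|f\|_{L^2(B(0,R))}\to0$ as $R\to0$, while the same quantity for $1/|x|$ is always $\sqrt{4\pi}$, so $\||x|^{-1}-f\|_{\dot M^{2,3}}\ge\sqrt{4\pi}$. Passing to the closure of $\mathcal D$ thus removes point singularities of critical size.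

Our singularity will instead sit on the circle $\mathcal S=\{r=1,\,x_3=0\}$. Let $(r,\vartheta,x_3)$ be cylindrical coordinates, $x'=(r,x_3)$, and
$$r-1=\rho\cos\phi,\qquad x_3=\rho\sin\phi,\qquad \tau=\log(1/\rho), \tag{4}$$
so that $\rho$ is the distance to $\mathcal S$. We work with a small radius $\rho_0\le1/100$; one further smallness condition, which concerns only the computation in Section 8, will fix it. On $\{\rho\le7\rho_0\}$ we have $0.9<r<1.1$. As $dx=r\rho\,d\rho\,d\phi\,d\vartheta$ and $r=1+\rho\cos\phi$ has mean $1$ in $\phi$, $\int_{\rho<\varepsilon}g(\rho)\,dx=4\pi^2\int_0^\varepsilon g(\rho)\rho\,d\rho$. For example, $1/\rho$ is not square integrable near $\mathcal S$, and $1/(\rho\tau)$ is, because $\int_0^\varepsilon\frac{d\rho}{\rho\log^2(1/\rho)}=\frac1{\log(1/\varepsilon)}$. The letter $C$ denotes constants that may depend on $\rho_0$ and $T$. A field $f$ is *axisymmetric* if $f(gx)=gf(x)$ for all rotations $g$ about the $x_3$-axis.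

**Lemma 1.** If $|f|$ is axisymmetric, then $\|f\|^2_{\dot M^{2,3}}\le3\int|f|^2\frac{dx}r$. Consequently an axisymmetric field $f\in L^2$ supported in $\{r\ge\frac12\}$ belongs to $\tilde M^{2,3}$, with norm $\le C\|f\|_2$. Also $L^3\subset\tilde M^{2,3}$ continuously.

*Proof.* Let $d$ be the distance of $x$ to the axis. If $R\ge d/2$, then $B(x,R)\subset\{r\le3R\}$, so $R^{-1}\le3/r$ on the ball and the bound follows. If $R<d/2$, the ball lies in $\{d/2<r<3d/2\}$ and in an angular sector of opening $2\arcsin(R/d)\le\pi R/d$, a fraction at most $R/(2d)$ of the full angle. By axisymmetry $R^{-1}\int_{B(x,R)}|f|^2\le\frac1{2d}\int_{r<3d/2}|f|^2\le\frac1{2d}\cdot\frac{3d}2\int|f|^2\frac{dx}r=\frac34\int|f|^2\frac{dx}r$.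

Let now $f\in L^2$ be axisymmetric, supported in $\{r\ge\frac12\}$. Truncate to a large ball centered at $0$ and mollify with a radial mollifier of small support. The result is in $\mathcal D$, is axisymmetric, is supported in $\{r\ge\frac14\}$, and converges to $f$ in $L^2$. By the first part applied to the differences, it converges in $\dot M^{2,3}$. Finally, Hölder gives $\int_{B(x,R)}|f|^2\le CR\|f\|_3^2$, and $\mathcal D$ is dense in $L^3$. $\square$

So every axisymmetric field with $|f|\le C1_{\rho\le2\rho_0}/(\rho\tau)$ lies in $\tilde M^{2,3}$. Next, the norm of $h\in X^1$ is $\sup\{\|hf\|_2:\|f\|_{H^1}\le1\}$. Bounded functions are in $X^1$; functions in $L^3$ are too, since $\|hf\|_2\le\|h\|_3\|f\|_6\le C\|h\|_3\|f\|_{H^1}$; and $1/|x|\in X^1$ by the classical Hardy inequality. Our circle profile is a further example.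

**Lemma 2 (Hardy with a logarithm).** $\displaystyle\int_{\rho\le2\rho_0}\frac{|f|^2}{\rho^2\tau^2}\,dx\le C\|f\|_{H^1}^2.$

*Proof.* Let $F\in C_c^\infty(\{|y|<\frac12\})$ in $\mathbb R^2$, $\rho=|y|$. Since $\frac d{d\rho}\frac1{\log(1/\rho)}=\frac1{\rho\log^2(1/\rho)}$ and $F^2/\log(1/\rho)$ vanishes at both ends of each ray,
$$\int\frac{F^2\,d\rho}{\rho\log^2(1/\rho)}=-\int\frac{2FF_\rho}{\log(1/\rho)}d\rho\le2\Big(\int\frac{F^2\,d\rho}{\rho\log^2(1/\rho)}\Big)^{1/2}\Big(\int F_\rho^2\,\rho\,d\rho\Big)^{1/2}.$$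
Hence the left side is at most $4\int F_\rho^2\rho\,d\rho$; integrate over the angle. For $f\in C_c^\infty(\mathbb R^3)$ apply this in each half-plane $\vartheta=$ const, centered at $(1,0)$, to $f$ times a cutoff equal to $1$ for $\rho\le2\rho_0$ and $0$ for $\rho\ge3\rho_0$, and integrate in $\vartheta$. For general $f\in H^1$ use density and Fatou's lemma. $\square$

## 3. Bounded solutions, and why a small Morrey norm is not enough

The kernel $K_\sigma$ of $e^{\sigma\Delta}\mathbb P\operatorname{div}$ satisfies the Oseen bound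
$$|K_\sigma(x)|\le C(\sqrt\sigma+|x|)^{-4},\qquad\text{hence}\quad\|K_\sigma\|_1\le C\sigma^{-1/2},\quad\int_0^\infty|K_\sigma(x)|\,d\sigma\le C|x|^{-2}. \tag{5}$$
Convolution with $K\in L^1$ acts on $\dot M^{2,3}$ with norm at most $\|K\|_1$, by Minkowski's inequality and translation invariance.

Let $\vec u,\vec v$ be two mild solutions with the same data and $w=\vec u-\vec v$. As $\vec u\otimes\vec u-\vec v\otimes\vec v=\vec u\otimes w+w\otimes\vec v$, we have $w=-B(\vec u\otimes w+w\otimes\vec v)$. The easiest case is $|\vec u|,|\vec v|\le M$: then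
$$\sup_{t\le\delta}\|w(t)\|_{\dot M^{2,3}}\le\int_0^\delta C\sigma^{-1/2}\,2M\,d\sigma\,\sup_{t\le\delta}\|w(t)\|_{\dot M^{2,3}}=4CM\delta^{1/2}\sup_{t\le\delta}\|w(t)\|_{\dot M^{2,3}},$$
so $w=0$ on $[0,\delta]$ for small $\delta$, and one iterates. For bounded solutions uniqueness holds.

In general one splits $\vec u=\vec u1_{|\vec u|\le M}+\vec u1_{|\vec u|>M}$. The first part is bounded. The second part is small in $\dot M^{2,3}$, uniformly in $t$, because $\vec u([0,T])$ is compact in the closure of $\mathcal D$ (Section 12, Step 1). So it seems enough to absorb a term with a coefficient that is small in the Morrey norm. In $L^2$-duality this term is paired with $\nabla\Theta$, where $\Theta$ solves a backward heat equation with $L^2$ right-hand side, so $\nabla\Theta$ is in $L^2H^1$ and no better. What must be small is therefore $\|\vec u1_{|\vec u|>M}f\|_2$ for $\|f\|_{H^1}\le1$, that is, the norm in $X^1$. The argument stops exactly here: *small in $\dot M^{2,3}$ does not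 imply small in $X^1$.*

Here is an example. Let $U_\varepsilon=1_{\rho<\varepsilon}/(\rho\tau)$ with $\varepsilon\le2\rho_0$. These are the truncations to large values of $U_{2\rho_0}$. By Lemma 1, $\|U_\varepsilon\|^2_{\dot M^{2,3}}\le3\int U_\varepsilon^2\frac{dx}r=12\pi^2/\log(1/\varepsilon)\to0$. Let $\kappa(\rho)$ be a cutoff, $1$ for $\rho\le2\rho_0$ and $0$ for $\rho\ge3\rho_0$, and $f_n=\kappa\min(\tau,n)^{1/2}$. Where $\kappa=1$ and $\tau<n$, $|\nabla f_n|^2=\rho^{-2}\frac1{4\tau}$, so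
$$\|f_n\|_{H^1}^2\le C+4\pi^2\int_1^n\frac{d\tau}{4\tau}=C+\pi^2\log n,\qquad\int U_\varepsilon^2f_n^2\,dx\ge4\pi^2\int_{\log(1/\varepsilon)}^n\frac{d\tau}\tau=4\pi^2\big(\log n-\log\log\tfrac1\varepsilon\big).$$
The quotient tends to $4$ as $n\to\infty$. So $\|U_\varepsilon\|_{X^1}\ge2$ for every $\varepsilon$, although $\|U_\varepsilon\|_{\dot M^{2,3}}\to0$. If $\vec u$ satisfies (H), the argument can be completed, and that is Theorem 3(i). The counterexample has to use the profile $1/(\rho\tau)$ or something at least as singular.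

## 4. Swirl without sign: reduction to a scalar linear equation

Try $\vec u=a+w$, $\vec v=a-w$ with $a$ independent of time, and put $N=a\otimes w+w\otimes a$. Then $\vec u\otimes\vec u=a\otimes a+w\otimes w+N$ and $\vec v\otimes\vec v=a\otimes a+w\otimes w-N$: the part quadratic in $w$ is the same for both. Suppose we find $\mathbb R$ and $w$ with
$$B(\mathbb R)=a-e^{t\Delta}a, \tag{6}$$
$$w=-B(a\otimes w+w\otimes a),\qquad w(0)=0,\quad w\not\equiv0. \tag{7}$$
Then, with $\mathbb F=a\otimes a+w\otimes w+\mathbb R$, $\;e^{t\Delta}a+B(\mathbb F-\vec u\otimes\vec u)=e^{t\Delta}a+B(\mathbb R)-B(N)=a+w$, and likewise with $a-w$. So we need non-uniqueness for the *linear* problem (7). The drift cannot be trivial: if $a=0$, then (7) reads $w=-B(0)=0$.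

To get rid of the pressure, take $a$ axisymmetric without swirl and $w$ pure swirl. Let $G\simeq O(2)$ be generated by the rotations about the $x_3$-axis and the reflections in planes containing it, and $\epsilon(g)=\det g$.

**Definition.** A field $f$ is *invariant* if $f(gx)=gf(x)$ for $g\in G$, and *swirl* if $f(gx)=\epsilon(g)gf(x)$ for $g\in G$.

For example, $x_1e_1+x_2e_2$ and $e_3$ are invariant and $re_\vartheta=-x_2e_1+x_1e_2$ is swirl. If $h$ is the reflection in the plane containing $x$ and the axis, then $hx=x$, so an invariant $f$ satisfies $f(x)=hf(x)$ and lies in that plane, and a swirl field satisfies $f(x)=-hf(x)$ and is orthogonal to it. Thus swirl fields are exactly $f=f^\vartheta(r,x_3)e_\vartheta$.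

Let $\Pi\Phi(x)=\int_G\epsilon(g)g^{-1}\Phi(gx)\,dg$ with normalized Haar measure. Substituting $g'=gh$ one gets $\Pi\Phi(hx)=\epsilon(h)h\,\Pi\Phi(x)$, so $\Pi$ maps fields to swirl fields; it preserves smoothness and $H^1$ and commutes with $\Delta$. For scalar $\pi$,
$$\Pi\nabla\pi=0. \tag{8}$$
Indeed $\nabla(\pi\circ g)(x)=g^{-1}(\nabla\pi)(gx)$, so $\Pi\nabla\pi=\nabla\tilde\pi$ with $\tilde\pi(x)=\int\epsilon(g)\pi(gx)\,dg$. Then $\tilde\pi(hx)=\epsilon(h)\tilde\pi(x)$, and a reflection $h$ fixing $x$ gives $\tilde\pi(x)=-\tilde\pi(x)=0$.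

Let $a$ be invariant and $w$ swirl, and $\Phi_g=g^{-1}\Phi(g\,\cdot)$. Then $(a\otimes w+w\otimes a)(gx)=\epsilon(g)\,g(a\otimes w+w\otimes a)(x)g^T$. Differentiating $w(gx)=\epsilon(g)gw(x)$ gives $\nabla w(gx)=\epsilon(g)g\nabla w(x)g^T$, and similarly $(\nabla\Phi)(gx)=g\nabla\Phi_g(x)g^T$. Changing variables $x\mapsto gx$ and averaging over $G$ we get, whenever the integrals converge absolutely,
$$\int w\cdot\Phi=\int w\cdot\Pi\Phi,\quad\int\nabla w:\nabla\Phi=\int\nabla w:\nabla\Pi\Phi,\quad\int(a\otimes w+w\otimes a):\nabla\Phi=\int(a\otimes w+w\otimes a):\nabla\Pi\Phi. \tag{9}$$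
Also, since $\Delta,\mathbb P,\operatorname{div}$ commute with rotations, $B(\mathbb H)$ is axisymmetric if $\mathbb H(gx)=g\mathbb H(x)g^T$ for rotations $g$; this applies to $\mathbb H=f\otimes f$ with $f$ axisymmetric.

Let $a=\operatorname{curl}(\frac\psi re_\vartheta)$ with $\psi=\psi(r,x_3)$, that is, $a^r=-\psi_{x_3}/r$, $a^3=\psi_r/r$, $a^\vartheta=0$, and let $W=\frac\Gamma re_\vartheta$ with $\Gamma=\Gamma(r,x_3)$. Where things are smooth,
$$\Delta W-\operatorname{div}(a\otimes W+W\otimes a)=\frac1r(\mathcal L\Gamma)e_\vartheta,\qquad\mathcal L\Gamma=\Gamma_{rr}+\Gamma_{x_3x_3}-\frac1r\Gamma_r-\frac1r\{\psi,\Gamma\}, \tag{10}$$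
where $\{\psi,\Gamma\}=\psi_r\Gamma_{x_3}-\psi_{x_3}\Gamma_r$. To check this, put $f=\Gamma/r$. Then $\Delta(fe_\vartheta)=(f_{rr}+\frac{f_r}r+f_{x_3x_3}-\frac f{r^2})e_\vartheta$, and inserting $f_r=\frac{\Gamma_r}r-\frac\Gamma{r^2}$, $f_{rr}=\frac{\Gamma_{rr}}r-\frac{2\Gamma_r}{r^2}+\frac{2\Gamma}{r^3}$ gives $\frac1r(\Gamma_{rr}-\frac1r\Gamma_r+\Gamma_{x_3x_3})e_\vartheta$. As $a$ and $W$ are divergence-free, $\operatorname{div}(a\otimes W+W\otimes a)=W\cdot\nabla a+a\cdot\nabla W$, with $W\cdot\nabla a=\frac fr\partial_\vartheta(a^re_r+a^3e_3)=\frac{fa^r}re_\vartheta$ and $a\cdot\nabla W=(a\cdot\nabla f)e_\vartheta$. The sum is $\frac1r(a\cdot\nabla(rf))e_\vartheta=\frac1r(a\cdot\nabla\Gamma)e_\vartheta$, and $a\cdot\nabla\Gamma=\frac1r\{\psi,\Gamma\}$.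

So formally (7) is $\partial_t\Gamma=\mathcal L\Gamma$ with zero initial value: a drift–diffusion equation in the half-plane, singular at one point.

## 5. The dipole $\sin\phi/\rho$ and its logarithmic damping

This section is a formal computation that tells us which $\psi$ to choose. Near the circle $\mathcal L$ is close to $\Delta_2-\{\psi,\cdot\}$, where $\Delta_2=\partial_r^2+\partial_{x_3}^2$. Suppose there were a stationary solution $W$, singular on $\mathcal S$ and not in $H^1$, square integrable, and a solution across $\mathcal S$ in the sense of distributions, up to a smooth error. Then we could look for $w=tW+z$, with $z$ the energy solution of the equation that remains. It starts from $0$ and is not zero, because $z\in H^1$ for almost every time and $W\notin H^1$.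

Without drift a natural candidate is the dipole $\Gamma=\sin\phi/\rho=x_3/\rho^2$. It fails twice: it is not square integrable, since $\int\rho^{-2}\rho\,d\rho=\infty$, and it has a source on the circle, since $x_3/\rho^2=\partial_{x_3}\log\rho$ and hence $\Delta_2(x_3/\rho^2)=2\pi\,\partial_{x_3}\delta$. A coefficient that decays, $\Gamma=e^\tau c(\tau)\sin\phi$ with $c\to0$, could cure both. Can a drift produce it?

With $\partial_\rho=-\rho^{-1}\partial_\tau$ the two-dimensional operators become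
$$\rho^2\Delta_2=\partial_\tau^2+\partial_\phi^2,\qquad\rho^2\{\psi,S\}=-\psi_\tau S_\phi+\psi_\phi S_\tau . \tag{11}$$
Take $\psi=q(\tau)\sin2\phi$. The Laplacian gives $\rho^2e^{-\tau}\Delta_2(e^\tau c\sin\phi)=(c''+2c')\sin\phi$. In the bracket the main term is $\psi_\phi S_\tau\approx2qc\,e^\tau\cos2\phi\sin\phi=qc\,e^\tau(\sin3\phi-\sin\phi)$. So the $\sin\phi$-component of the stationary equation is, to leading order,
$$2c'+qc=0. \tag{12}$$
For $q=2/\tau$ this gives $c=1/\tau$. Now $\Gamma\sim\sin\phi/(\rho\tau)$ is square integrable near $\mathcal S$. The drift has size $|\nabla\psi|\sim q/\rho\sim1/(\rho\tau)$, which is the profile of Section 3. The component $-qc\sin3\phi$ of size $\tau^{-2}$ is left over and is removed by adding $e^\tau d\sin3\phi$, which the Laplacian multiplies by $-8$: take $d=-\frac18qc$. The rest is made rigorous with barriers in Section 8.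

## 6. Test fields and the Duhamel operator

For a test field $\varphi$, $\varphi-\mathbb P\varphi=\nabla\pi_0$ with $\pi_0=E*\operatorname{div}\varphi$, $\Delta E=\delta$. As $\pi_0=\partial_iE*\varphi_i$, it is smooth with $|\partial^\alpha\pi_0|\le C(1+|x|)^{-2-|\alpha|}$. Convolution with Gaussians of variance $O(T)$ preserves such bounds, because $(1+|x-y|)^{-k}\le(1+|x|)^{-k}(1+|y|)^k$. So with $\pi_\sigma=e^{\sigma\Delta}\pi_0$, uniformly for $\sigma\in[0,T]$,
$$e^{\sigma\Delta}(\varphi-\mathbb P\varphi)=\nabla\pi_\sigma,\quad|\partial^\alpha\pi_\sigma|\le C(1+|x|)^{-2-|\alpha|},\quad|\partial^\alpha e^{\sigma\Delta}\mathbb P\varphi|\le C(1+|x|)^{-3-|\alpha|}. \tag{13}$$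
For $\mathbb H$ in $L^1$ or $L^2$, $-\langle\mathbb H,\nabla e^{\sigma\Delta}\mathbb P\varphi\rangle=\langle K_\sigma*\mathbb H,\varphi\rangle$ by Fubini, so (3) agrees with convolution by $K_\sigma$, and for $L^2$ with its Fourier form.

Fix a smooth $\eta=\eta(\rho)$ with $\eta=1$ for $\rho\le6\rho_0$ and $\eta=0$ for $\rho\ge7\rho_0$. The next lemma is how we will always reach $\tilde M^{2,3}$.

**Lemma 3.** If $f\in\mathcal C([0,T],L^2)$ is axisymmetric and bounded on $[0,T]\times\{\rho\ge6\rho_0\}$, then $f\in\mathcal C([0,T],\tilde M^{2,3})$.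

*Proof.* $\eta f$ is axisymmetric, supported in $\{r\ge\frac12\}$ and continuous in $L^2$, so Lemma 1 applies to it and to its time differences. $(1-\eta)f\in\mathcal C([0,T],L^3)$ by $\|h\|_3\le\|h\|_2^{2/3}\|h\|_\infty^{1/3}$ applied to differences, and $L^3\subset\tilde M^{2,3}$. $\square$

**Lemma 4.** (a) $B$ maps $L^2((0,T),L^2)$ into $\mathcal C([0,T],L^2)$.

(b) If $m\in\mathcal C([0,T])$ and $|\mathbb G(x)|\le C1_{\rho\le2\rho_0}\rho^{-2}\tau^{-2}$, then $B(m\mathbb G)\in\mathcal C([0,T],L^2)$.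

(c) If $\mathbb H\in L^\infty((0,T),L^1)$ and $\mathbb H$ is bounded on $(0,T)\times\{\rho\ge4\rho_0\}$, then $B(\mathbb H)$ is bounded on $[0,T]\times\{\rho\ge6\rho_0\}$.

*Proof.* (a) By Cauchy–Schwarz, $|\widehat{B(\mathbb H)}(t,\xi)|\le\int_0^te^{-(t-s)|\xi|^2}|\xi||\hat{\mathbb H}(s,\xi)|ds\le\big(\int_0^T|\hat{\mathbb H}(s,\xi)|^2ds\big)^{1/2}$, which is in $L^2(d\xi)$. For a.e. $\xi$ the transform is continuous in $t$; dominated convergence concludes.

(b) Note that $\mathbb G$ is merely integrable, and the logarithms decide. We have $B(m\mathbb G)(t,x)=\int_0^tm(t-\sigma)K_\sigma*\mathbb G(x)\,d\sigma$, and by (5) $\int_0^\infty|K_\sigma|*|\mathbb G|\,d\sigma\le CQ(x)$ with $Q=|\cdot|^{-2}*|\mathbb G|$. If $\rho(x)\ge3\rho_0$, then $Q\le C(1+|x|)^{-2}$, which is square integrable at infinity. Let $\rho=\rho(x)\le3\rho_0$. If $\vartheta\in[-\pi,\pi]$ is the angle between $x$ and $y$, then $|x-y|^2\ge|x'-y'|^2+c\vartheta^2$, and $\int\frac{d\vartheta}{A^2+c\vartheta^2}\le\frac CA$.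 So, with $x',y'$ now measured from $(1,0)$,
$$Q(x)\le C\int_{|y'|\le2\rho_0}\frac{dy'}{|x'-y'|\,|y'|^2\log^2(1/|y'|)}.$$
On $|y'|<\rho/2$ we have $|x'-y'|\ge\rho/2$, and the contribution is at most $\frac C\rho\int_0^{\rho/2}\frac{ds}{s\log^2(1/s)}\le\frac C{\rho\log(1/\rho)}$. On $\rho/2\le|y'|\le2\rho$ the factor $|y'|^{-2}\log^{-2}$ is at most $C\rho^{-2}\log^{-2}(1/\rho)$ and $\int_{|y'|\le2\rho}\frac{dy'}{|x'-y'|}\le C\rho$, so we get at most $\frac C{\rho\log^2(1/\rho)}$. On $|y'|\ge2\rho$ we have $|x'-y'|\ge|y'|/2$, and the contribution is at most $C\int_{2\rho}^{2\rho_0}\frac{ds}{s^2\log^2(1/s)}$. The part $s\le\sqrt\rho$ has $\log(1/s)\ge\frac12\log(1/\rho)$ and is at most $\frac C{\rho\log^2(1/\rho)}$; the part $s\ge\sqrt\rho$ is at most $C\rho^{-1/2}$, which is smaller. So $Q\le C/(\rho\log(1/\rho))$ near $\mathcal S$, and $Q\in L^2(\mathbb R^3)$. For $x\notin\mathcal S$ the map $t\mapsto B(m\mathbb G)(t,x)$ is continuous by dominated convergence in $\sigma$, and domination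 by $CQ\in L^2$ gives continuity in $L^2$.

(c) Split $\mathbb H=\eta_1\mathbb H+(1-\eta_1)\mathbb H$ with $\eta_1=\eta_1(\rho)$ smooth, $1$ for $\rho\le4\rho_0$ and $0$ for $\rho\ge5\rho_0$. Let $\rho(x)\ge6\rho_0$. In the first part $|x-y|\ge\rho_0$, so by (5) it contributes at most $CT\rho_0^{-4}\|\mathbb H\|_{L^\infty L^1}$. The second contributes at most $C\int_0^T\sigma^{-1/2}d\sigma\,\|(1-\eta_1)\mathbb H\|_\infty$. $\square$

## 7. The drift $a$ and an integrable tensor $\mathbb R$ that balances it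

Let $q=2/\tau$, let $\chi_1=\chi_1(\rho)$ be smooth, $1$ for $\rho\le\rho_0$ and $0$ for $\rho\ge2\rho_0$, and
$$\psi=\chi_1q\sin2\phi,\qquad X=-2\chi_1q\cos2\phi,\qquad a=\operatorname{curl}\Big(\frac\psi re_\vartheta\Big),\quad a^r=-\frac{\psi_{x_3}}r,\ a^3=\frac{\psi_r}r,\ a^\vartheta=0.$$
The auxiliary function $X$ will only be used for $\mathbb R$. Both are supported in $\rho\le2\rho_0$ and smooth off $\mathcal S$. Each derivative costs a factor $1/\rho$, so
$$|\psi|,|X|\le\frac C\tau,\qquad|\nabla\psi|,|\nabla X|\le\frac C{\rho\tau},\qquad|\nabla^2\psi|,|\nabla^2X|\le\frac C{\rho^2\tau}. \tag{14}$$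
First distributional derivatives are the pointwise ones, because in the integration by parts on $\{\rho>\varepsilon\}$ the boundary term is $O(\varepsilon/\log(1/\varepsilon))$; and they are in $L^2$. So $a\in L^2$ is invariant, compactly supported, divergence-free in $\mathcal D'$, and $|a|\le C/(\rho\tau)$. Lemmas 1 and 2 give
$$a\in\tilde M^{2,3},\qquad\|af\|_2\le C\|f\|_{H^1}. \tag{15}$$
In $\mathcal D'$, second derivatives of $\psi,X$ are limits as $\varepsilon\to0$ of the pointwise ones restricted to $\{\rho>\varepsilon\}$, since the boundary term is now $O(\varepsilon\cdot\frac1{\varepsilon\log(1/\varepsilon)})\to0$. Hence: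
$$\begin{aligned}&\text{a combination, with smooth coefficients, of second derivatives of }\psi,X\text{, plus lower order terms,}\\&\text{that is pointwise integrable is, in }\mathcal D',\text{ equal to this integrable function.}\end{aligned}\tag{16}$$

For (6) we need $\operatorname{div}\mathbb R=-\Delta a$ up to a gradient. The first choice, $\mathbb R=-\nabla a$, is not integrable. Indeed $\partial_3a^r-\partial_ra^3=-\frac1r\Delta_2\psi+\frac{\psi_r}{r^2}$, and for $\rho<\rho_0$ the main part is $\Delta_2\psi=\rho^{-2}(q''-4q)\sin2\phi$, of size $\rho^{-2}\tau^{-1}|\sin 2\phi|$, while $\int\frac{\rho\,d\rho}{\rho^2\tau}=\int\frac{d\tau}\tau=\infty$. One logarithm is missing. There is freedom to gain it: we may add a pressure and a divergence-free tensor. For a symmetric $S$ let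
$$(\operatorname{inc}S)_{ij}=\epsilon_{ikl}\epsilon_{jmn}\partial_k\partial_mS_{ln};\qquad\operatorname{div}\operatorname{inc}S=0\ \text{ because }\epsilon_{jmn}\partial_j\partial_m=0.$$
For example, $S=X(x_1,x_3)\,e_2\otimes e_2$ has $\operatorname{inc}S$ with $11$, $13$, $33$ entries $X_{33},-X_{13},X_{11}$, since $\epsilon_{ik2}\partial_k=(-\partial_3,0,\partial_1)_i$.

**Lemma 5.** There is a compactly supported tensor $\mathbb R$ with $|\mathbb R|\le C1_{\rho\le2\rho_0}\rho^{-2}\tau^{-2}$ such that $\operatorname{div}\mathbb R=-\Delta a+\nabla p$ for a compactly supported distribution $p$. Consequently $B(\mathbb R)(t)=a-e^{t\Delta}a$.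

*Proof.* Let $b=e_r/r=\nabla\log r$, $p=-\frac12(X_{rr}+X_{x_3x_3})$ and, in $\mathcal D'$,
$$\mathbb R=-(\nabla a+\nabla a^T)+\operatorname{inc}(Xe_\vartheta\otimes e_\vartheta)+p(\mathbb I-e_\vartheta\otimes e_\vartheta)+\tfrac12\nabla(Xb)-\tfrac{X_r}{2r}\,e_\vartheta\otimes e_\vartheta.$$

**Step 1: the divergence.** *This step checks the equation; the last two terms of $\mathbb R$ are there to cancel curvature terms.* All products are with functions that are smooth near the support. First, $\operatorname{div}(\nabla a+\nabla a^T)=\Delta a$ as $\operatorname{div}a=0$. For axisymmetric scalars $n$, $\operatorname{div}(n\,e_\vartheta\otimes e_\vartheta)=\frac1r\partial_\vartheta(ne_\vartheta)=-\frac nre_r$. As $\Delta b=\nabla\Delta\log r=0$ for $r>0$ and $\partial_rb=-e_r/r^2$,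
$$\Delta(Xb)=b\,\Delta X+2(\nabla X\cdot\nabla)b=\frac{X_{rr}+X_{x_3x_3}}re_r+\frac{X_r}{r^2}e_r-\frac{2X_r}{r^2}e_r=\frac{X_{rr}+X_{x_3x_3}}re_r-\frac{X_r}{r^2}e_r.$$
Hence
$$\operatorname{div}\mathbb R=-\Delta a+\nabla p+\frac pre_r+\frac{X_{rr}+X_{x_3x_3}}{2r}e_r-\frac{X_r}{2r^2}e_r+\frac{X_r}{2r^2}e_r=-\Delta a+\nabla p.$$

**Step 2: the size.** *This step gains the logarithm.* For $\rho_0\le\rho\le2\rho_0$, $\mathbb R$ is bounded. Let $\rho<\rho_0$. We work in the frame $(e_r,e_\vartheta,e_3)$ modulo $O(\rho^{-1})$, which is harmless since $\rho\tau^2$ is bounded. By (14), terms with at most one derivative on $\psi$ or $X$ in total may be dropped ($a$ itself counts as one derivative), and $1/r=1+O(\rho)$ may be replaced by $1$ in front of second derivatives. It is enough to look at $\vartheta=0$, where $e_\vartheta=e_2$. In $\operatorname{inc}(Xe_\vartheta\otimes e_\vartheta)$, a derivative that falls on $e_\vartheta$, or an $x_2$-derivative of $X$ (note $\partial_2X=0$ and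 $\partial_2^2X=X_r/r$ at $\vartheta=0$), gives only lower order terms. So by the example above its $rr,r3,33$ entries are $X_{x_3x_3},-X_{rx_3},X_{rr}$ and the others are $0$. Similarly $\nabla a+\nabla a^T$ has $rr,r3,33$ entries $-2\psi_{rx_3},\ \psi_{rr}-\psi_{x_3x_3},\ 2\psi_{rx_3}$, others $0$ (its $\vartheta\vartheta$ entry is $2a^r/r$). The $p$-term adds $p$ to the entries $rr$ and $33$. So, modulo $O(\rho^{-1})$, the only entries of $\mathbb R$ are
$$\mathbb R_{rr}=-\mathbb R_{33}=2\psi_{rx_3}+\tfrac12(X_{x_3x_3}-X_{rr}),\qquad\mathbb R_{r3}=\mathbb R_{3r}=\psi_{x_3x_3}-\psi_{rr}-X_{rx_3}.$$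
With $\zeta=(r-1)+ix_3$ we have $4\partial_\zeta^2=\partial_r^2-\partial_{x_3}^2-2i\partial_r\partial_{x_3}$, and comparing real and imaginary parts,
$$\mathbb R_{rr}-i\mathbb R_{r3}=\partial_\zeta^2(-2X+4i\psi)=4\partial_\zeta^2(q\,e^{2i\phi})=4\partial_\zeta^2\Big(q\frac\zeta{\bar\zeta}\Big)=4\Big(q_{\zeta\zeta}\frac\zeta{\bar\zeta}+\frac{2q_\zeta}{\bar\zeta}\Big). \tag{17}$$
Here is the reason for the choice of $X$: $\partial_\zeta^2$ annihilates $\zeta/\bar\zeta$, so at least one derivative hits $q$. Since $\tau=-\frac12\log(\zeta\bar\zeta)$, $q_\zeta=-\frac{q'}{2\zeta}$ and $q_{\zeta\zeta}=\frac{q''+2q'}{4\zeta^2}$ with $'=d/d\tau$, and (17) is $O((|q'|+|q''|)\rho^{-2})=O(\rho^{-2}\tau^{-2})$. This is integrable, so by (16) the distribution $\mathbb R$ is this function.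

**Step 3: the Duhamel integral.** *This step proves (6).* For a test field $\varphi$, $\operatorname{div}e^{\sigma\Delta}\mathbb P\varphi=0$, so $p$ drops out. By (13), $e^{\sigma\Delta}\mathbb P\varphi=e^{\sigma\Delta}\varphi-\nabla\pi_\sigma$, and $\int a\cdot\nabla\Delta\pi_\sigma=0$ because $a$ is compactly supported and divergence-free. So
$$\langle e^{\sigma\Delta}\mathbb P\operatorname{div}\mathbb R,\varphi\rangle=\langle-\Delta a+\nabla p,e^{\sigma\Delta}\mathbb P\varphi\rangle=-\langle a,\Delta e^{\sigma\Delta}\varphi\rangle=-\frac d{d\sigma}\langle a,e^{\sigma\Delta}\varphi\rangle.$$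
Integrate over $\sigma\in(0,t)$. $\square$

## 8. Barriers and a singular stationary solution

Since $\sin2\phi$ is odd in $x_3$, so is $\psi$. Therefore $\mathcal L$ commutes with the reflection $x_3\mapsto-x_3$ and preserves oddness in $x_3$.

**Step 1: barriers.** *We perturb $c=1/\tau$ to obtain a strict supersolution and a strict subsolution.* For $\sigma=\pm1$ let
$$c=\tau^{-1}(1+\sigma\tau^{-1/2}),\qquad d=-\tfrac18qc,\qquad S_\sigma=e^\tau(c\sin\phi+d\sin3\phi),\qquad\rho\le\rho_0,\ 0<\phi<\pi.$$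
There $\chi_1=1$, so $\psi=q\sin2\phi$. By (11), and using $\sin2\phi\cos\phi=\frac12(\sin3\phi+\sin\phi)$, $\sin2\phi\cos3\phi=\frac12(\sin5\phi-\sin\phi)$, $\cos2\phi\sin\phi=\frac12(\sin3\phi-\sin\phi)$, $\cos2\phi\sin3\phi=\frac12(\sin5\phi+\sin\phi)$, we get, for $S=S_\sigma$,
$$\rho^2e^{-\tau}\Delta_2S=(c''+2c')\sin\phi+(d''+2d'-8d)\sin3\phi, \tag{18}$$
$$\begin{aligned}\rho^2e^{-\tau}\{\psi,S\}={}&\big[-\tfrac12q'c-q(c+c')+\tfrac32q'd+q(d+d')\big]\sin\phi\\&+\big[-\tfrac12q'c+q(c+c')\big]\sin3\phi+\big[-\tfrac32q'd+q(d+d')\big]\sin5\phi.\end{aligned}\tag{19}$$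
In the difference, the $\sin3\phi$-terms of order $\tau^{-2}$ cancel, $-8d-qc=0$. The main part at $\sin\phi$ is
$$2c'+qc=2c'+\frac{2c}\tau=\frac2\tau(\tau c)'=-\sigma\tau^{-5/2}.$$
All other coefficients of $\rho^2e^{-\tau}(\Delta_2S-\{\psi,S\})$ are $O(\tau^{-3})$: the terms $c'',\,q'c,\,qc',\,qd,\,d'$ are $O(\tau^{-3})$ and $d'',\,q'd,\,qd'$ are smaller. On $(0,\pi)$ we have $|\sin k\phi|\le k\sin\phi$. From $S_r=-\rho^{-1}(\cos\phi\,S_\tau+\sin\phi\,S_\phi)$ we get $\rho^2e^{-\tau}|\frac1rS_r|\le C\rho\tau^{-1}\sin\phi$, and from (19) $\rho^2e^{-\tau}|(1-\frac1r)\{\psi,S\}|\le C\rho\tau^{-2}\sin\phi$; both are $O(\tau^{-3})\sin\phi$. Hence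
$$\rho^2e^{-\tau}\mathcal LS_\sigma=\big(-\sigma\tau^{-5/2}+O(\tau^{-3})\big)\sin\phi.$$
The constants do not depend on the cutoff $\chi_1$. Moreover $|d\sin3\phi|\le3|d|\sin\phi=O(\tau^{-2})\sin\phi$, and $c_+-c_-=2\tau^{-3/2}$ exceeds $3|d_+-d_-|=\frac32\tau^{-5/2}$ if $\tau>3/4$. We now fix $\rho_0\le 1/100$ so small that for $\rho\le\rho_0$, $0<\phi<\pi$,
$$\mathcal LS_+<0<\mathcal LS_-,\qquad0<S_-\le S_+,\qquad S_\pm\ \text{comparable to}\ \frac{\sin\phi}{\rho\tau}. \tag{20}$$

**Step 2: a solution between the barriers.** *We solve on half-annuli and let the inner radius go to $0$.* Let $D_n=\{e^{-n}<\rho<\rho_0,\ 0<\phi<\pi\}$. In the coordinates $(\tau,\phi)$ this is a rectangle, hence convex, so it satisfies the exterior sphere condition at every boundary point, including the corners. There $\rho^2\mathcal L$ is $\partial_\tau^2+\partial_\phi^2$ plus first order terms with coefficients smooth up to the boundary, without zeroth order term. Under these hypotheses the Dirichlet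 problem is solvable for continuous boundary data, by Theorem 6.13 of Gilbarg–Trudinger. So there is $\Gamma_n\in C^2(D_n)\cap C(\bar D_n)$ with $\mathcal L\Gamma_n=0$ and $\Gamma_n=S_+$ on $\partial D_n$. Since $\mathcal L(\Gamma_n-S_+)>0$ and $\mathcal L(S_--\Gamma_n)>0$, the maximum principle gives $S_-\le\Gamma_n\le S_+$. On $\partial D_n$ we have $\Gamma_{n+1}\le S_+=\Gamma_n$, so $\Gamma_{n+1}\le\Gamma_n$ on $D_n$. The sequence decreases and is locally bounded; by interior Schauder estimates it converges in $C^2_{\rm loc}$ to some $\Gamma_*$ with $\mathcal L\Gamma_*=0$ and $S_-\le\Gamma_*\le S_+$ on $\{0<\rho<\rho_0,\ 0<\phi<\pi\}$.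

**Step 3: odd extension.** *We need a solution in the full punctured disc.* Extend $\Gamma_*$ oddly in $x_3$. It is continuous for $0<\rho<\rho_0$, since $S_+\to0$ at $x_3=0$. In a small disc centered on $\{x_3=0\}$ and contained in $\{0<\rho<\rho_0\}$, the Dirichlet problem for $\mathcal L$ with boundary values $\Gamma_*$ has a unique solution. Its odd reflection solves the same problem, so it is odd and vanishes on $x_3=0$. By the maximum principle in the two half-discs it coincides with $\Gamma_*$. So $\Gamma_*$ is smooth on $0<\rho<\rho_0$, $\mathcal L\Gamma_*=0$ there, and by (20), with some $c_0>0$,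
$$|\Gamma_*|\le\frac C{\rho\tau},\qquad\Gamma_*\ge\frac{c_0\sin\phi}{\rho\tau}\ \text{ for }x_3>0. \tag{21}$$

**Step 4: cutting off.** *We obtain a compactly supported field with a smooth error.* Let $\chi=\chi(\rho)$ be smooth, $1$ for $\rho\le\rho_0/4$ and $0$ for $\rho\ge\rho_0/2$, and
$$W=\frac{\chi\Gamma_*}re_\vartheta,\qquad g=\frac1r\mathcal L(\chi\Gamma_*)e_\vartheta\in C_c^\infty,\ \text{ supported in }\rho_0/4\le\rho\le\rho_0/2 .$$
Then $|W|\le C/(\rho\tau)$, $W\in L^2$, and $\|Wf\|_2\le C\|f\|_{H^1}$ by Lemma 2. On the other hand, $W\notin H^1$: otherwise $W^\vartheta\in H^1(\mathbb R^2,dr\,dx_3)\subset L^4(\mathbb R^2)$, while (21) gives $\int|W^\vartheta|^4dr\,dx_3\ge c\int\rho^{-4}\tau^{-4}\rho\,d\rho=\infty$.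

**Lemma 6.** $\Delta W-\operatorname{div}(a\otimes W+W\otimes a)=g$ in $\mathcal D'(\mathbb R^3)$.

*Proof.* Here we see that the source of the dipole has disappeared. Let $\mathcal T$ be the difference of the two sides; by (10) it is supported in $\mathcal S$. Let $s(x)=(x_1,x_2,-x_3)$ and $s_*\Phi=s\Phi(s\,\cdot)$. As $\psi$ is odd in $x_3$, $a^r$ is even and $a^3$ is odd, so $s_*a=a$; as $\chi\Gamma_*$ is odd, $s_*W=-W$ and $s_*g=-g$. Hence $\langle\mathcal T,s_*\Phi\rangle=-\langle\mathcal T,\Phi\rangle$. With (9), $\langle\mathcal T,\Phi\rangle=\langle\mathcal T,\Pi\Phi\rangle=\langle\mathcal T,\tilde\Phi\rangle$ where $\tilde\Phi=\frac12(\Pi\Phi-s_*\Pi\Phi)$. This is a smooth swirl field whose $\vartheta$-component is odd in $x_3$, so $|\tilde\Phi|\le C|x_3|\le C\rho$ near $\mathcal S$. Let $\zeta_\varepsilon=\zeta(\rho/\varepsilon)$ with $\zeta$ smooth, $\zeta=1$ on $[0,1]$, $\zeta=0$ on $[2,\infty)$. For small $\varepsilon$, $g=0$ on the support of $\zeta_\varepsilon$ and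
$$\langle\mathcal T,\tilde\Phi\rangle=\langle\mathcal T,\zeta_\varepsilon\tilde\Phi\rangle=\int W\cdot\Delta(\zeta_\varepsilon\tilde\Phi)+\int(a\otimes W+W\otimes a):\nabla(\zeta_\varepsilon\tilde\Phi).$$
Because $|\tilde\Phi|\le C\varepsilon$ on the support, $|\Delta(\zeta_\varepsilon\tilde\Phi)|\le C\varepsilon^{-1}$ and $|\nabla(\zeta_\varepsilon\tilde\Phi)|\le C$, with support in $\{\rho\le2\varepsilon\}$, of measure $\le C\varepsilon^2$. The first term is at most $C\varepsilon^{-1}\cdot\varepsilon\|W\|_{L^2(\rho\le2\varepsilon)}\to0$, because $W\in L^2$, and the second is at most $C\int_{\rho\le2\varepsilon}|a||W|\to0$. (For a profile of size $1/\rho$ the first bound would only give $O(1)$.) $\square$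

As $W,a,g$ are compactly supported, Lemma 6 may be tested with every $\Psi\in C^\infty(\mathbb R^3)^3$:
$$\int W\cdot\Delta\Psi+\int(a\otimes W+W\otimes a):\nabla\Psi=\int g\cdot\Psi. \tag{22}$$

## 9. The evolution $w=tW+z$

Let $\mathcal H$ be the space of swirl fields in $L^2$ and $\mathcal V=\mathcal H\cap H^1$, which is dense in $\mathcal H$ (radial mollification preserves swirl). Put
$$\beta(z,\Phi)=\int\nabla z:\nabla\Phi-\int(a\otimes z+z\otimes a):\nabla\Phi,$$
which is bounded for $z\in\mathcal V$, $\Phi\in H^1$ by (15).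

**Step 1: Gårding inequality.** *It makes the energy method available.* Let $z\in\mathcal V$. First, $\int z_ia_j\partial_jz_i=\lim_{L\to\infty}\frac12\int a\cdot\nabla\min(|z|,L)^2=0$: the functions $\min(|z|,L)^2$ are in $H^1$, $a\in L^2$ is divergence-free, and $|a||z||\nabla z|\in L^1$ justifies the limit. For swirl fields $z\cdot\nabla z=\frac{z^\vartheta}r\partial_\vartheta(z^\vartheta e_\vartheta)=-\frac{|z|^2}re_r$, so
$$\Big|\int a_iz_j\partial_jz_i\Big|=\Big|\int\frac{a^r}r|z|^2\Big|\le C\|az\|_2\|z\|_2\le C\|z\|_{H^1}\|z\|_2 .$$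
Hence
$$\beta(z,z)\ge\tfrac12\|\nabla z\|_2^2-C\|z\|_2^2. \tag{23}$$

**Step 2: the energy solution $z$.** *It corrects $tW$.* Recall Lions' theorem: for a bounded bilinear form on $\mathcal V$ with (23), a right-hand side $f\in L^2((0,T),\mathcal V')$ and a datum in $\mathcal H$, there is a unique $z\in L^2((0,T),\mathcal V)\cap\mathcal C([0,T],\mathcal H)$ with $z'\in L^2\mathcal V'$ that solves $z'+\beta(z,\cdot)=f$ with this datum. We apply it to
$$z'+\beta(z,\cdot)=f:=-W+tg\ \text{ in }\mathcal V',\qquad z(0)=0. \tag{24}$$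
If $\Psi\in\mathcal C^1([0,t],H^1)$, then $\Pi\Psi\in\mathcal C^1([0,t],\mathcal V)$. Testing with $\Pi\Psi$ and using (9),
$$\langle z(t),\Psi(t)\rangle=\int_0^t\big(\langle z,\partial_s\Psi\rangle-\beta(z,\Psi)+\langle f,\Psi\rangle\big)ds.$$
For a test field $\varphi$ take $\Psi(s)=e^{(t-s)\Delta}\varphi$; then $\langle z,\partial_s\Psi\rangle=-\langle z,\Delta\Psi\rangle=\int\nabla z:\nabla\Psi$, and
$$\langle z(t),\varphi\rangle=\int_0^t\Big(\int(a\otimes z+z\otimes a):\nabla\Psi+\langle f,\Psi\rangle\Big)ds. \tag{25}$$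

**Step 3: the equation for $w$.** *Here (7) is proved.* Put
$$w=tW+z\in\mathcal C([0,T],L^2),\qquad w(0)=0,\qquad N=a\otimes w+w\otimes a\in\mathcal C([0,T],L^1).$$
By (22), with the same $\Psi$,
$$\langle tW,\varphi\rangle=\int_0^t\frac d{ds}\langle sW,\Psi(s)\rangle ds=\int_0^t\Big(\langle W,\Psi\rangle-s\langle g,\Psi\rangle+s\int(a\otimes W+W\otimes a):\nabla\Psi\Big)ds.$$
Adding (25), the terms $\langle f,\Psi\rangle=\langle-W+sg,\Psi\rangle$ cancel and
$$\langle w(t),\varphi\rangle=\int_0^t\langle N(s),\nabla e^{(t-s)\Delta}\varphi\rangle\,ds. \tag{26}$$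
By (13), $e^{\sigma\Delta}(\varphi-\mathbb P\varphi)=\nabla\pi_\sigma$ with bounded derivatives, and by (9) and (8) $\int N:\nabla\nabla\pi_\sigma=\int N:\nabla\Pi\nabla\pi_\sigma=0$. So $\varphi$ may be replaced by $\mathbb P\varphi$ on the right of (26), and by (3)
$$w=-B(a\otimes w+w\otimes a). \tag{27}$$

**Step 4: $w\not\equiv0$.** *This is where $W\notin H^1$ is used.* If $w(t)=0$ with $t>0$, then $W=-z(t)/t$. But $z(t)\in H^1$ for a.e. $t$, and $W\notin H^1$. So $w(t)\ne0$ for a.e. $t\in(0,T)$.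

**Step 5: $w\in\mathcal C([0,T],\tilde M^{2,3})$.** *We bound $w$ away from the circle and use Lemma 3.* In (25) the sources are supported in $\{\rho\le2\rho_0\}$, and $f$, $a\otimes z$, $z\otimes a$ are bounded in $L^1$ uniformly in time. The heat kernel and its gradient are bounded by $C|x|^{-3}$ and $C|x|^{-4}$. So for $\varphi$ supported in $\{\rho\ge4\rho_0\}$, $|\langle z(t),\varphi\rangle|\le C\|\varphi\|_1$. Thus $z$, and hence $w$, which equals $z$ there, is bounded on $[0,T]\times\{\rho\ge4\rho_0\}$. As $w\in\mathcal C([0,T],L^2)$ is axisymmetric, Lemma 3 applies.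

## 10. Assembling the two solutions: proof of Theorem 1

Let $\mathbb F=a\otimes a+w\otimes w+\mathbb R\in\mathcal C([0,T],L^1)$. By (13), $|\langle\mathbb F,\nabla e^{\sigma\Delta}\mathbb P\varphi\rangle|\le C_\varphi\|\mathbb F\|_1$, so $B(\mathbb F)$ is well defined in the required sense. By Lemma 5, $B(\mathbb F)=a-e^{t\Delta}a+B(a\otimes a)+B(w\otimes w)$.

**Step 1: $e^{t\Delta}a\in\mathcal C([0,T],\tilde M^{2,3})$.** *This treats the linear part of the forcing term.* The operator $e^{t\Delta}$ is a contraction on $\dot M^{2,3}$. It maps $\mathcal D$ into $L^3\subset\tilde M^{2,3}$, hence preserves $\tilde M^{2,3}$, and it is strongly continuous on $\mathcal D$ in $L^3$. By density it is strongly continuous on $\tilde M^{2,3}$.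

**Step 2: $B(a\otimes a)$ and $B(w\otimes w)$ are in $\mathcal C([0,T],L^2)$.** *This is the first hypothesis of Lemma 3.* As $|a\otimes a|\le C1_{\rho\le2\rho_0}\rho^{-2}\tau^{-2}$, Lemma 4(b) gives the first claim. For the second,
$$w\otimes w=t^2\,W\otimes W+t(W\otimes z+z\otimes W)+z\otimes z.$$
The first term falls under Lemma 4(b). Next, $\|Wz\|_2\le C\|z\|_{H^1}$, so $|W||z|\in L^2L^2$. Finally, let $\eta'=\eta'(\rho)$ be smooth, $1$ on $\rho\le4\rho_0$ and $0$ for $\rho\ge5\rho_0$. Then $\eta'z^\vartheta$ is a compactly supported function of $(r,x_3)$ with $r\ge\frac12$, in $L^\infty L^2\cap L^2H^1(\mathbb R^2)\subset L^4L^4$ by Ladyzhenskaya's inequality $\|h\|_4^4\le C\|h\|_2^2\|\nabla h\|_2^2$; and $(1-\eta')z\in L^\infty(L^2\cap L^\infty)$. So $z\in L^4L^4$, $z\otimes z\in L^2L^2$, and Lemma 4(a) applies to the last two groups.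

**Step 3: $B(\mathbb F)\in\mathcal C([0,T],\tilde M^{2,3})$.** *We verify the remaining hypotheses of Lemma 3.* Both $B(a\otimes a)$ and $B(w\otimes w)$ are axisymmetric (Section 4). They are bounded on $\{\rho\ge6\rho_0\}$ by Lemma 4(c), since $a\otimes a$ and $w\otimes w$ are in $L^\infty L^1$, $a=0$ on $\{\rho\ge4\rho_0\}$ and $w$ is bounded there. Lemma 3 and Step 1 conclude.

**Step 4: both are solutions.** *This is the computation of Section 4.* By Lemma 5 and (27),
$$\begin{aligned}e^{t\Delta}a+B(\mathbb F-\vec u\otimes\vec u)&=e^{t\Delta}a+B(\mathbb R)-B(N)=a+w=\vec u,\\e^{t\Delta}a+B(\mathbb F-\vec v\otimes\vec v)&=e^{t\Delta}a+B(\mathbb R)+B(N)=a-w=\vec v.\end{aligned}$$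
Swirl fields are divergence-free, $\vec u(0)=\vec v(0)=a$, both are in $\mathcal C([0,T],\tilde M^{2,3})$, and $\vec u-\vec v=2w\not\equiv0$. This proves Theorem 1. $\blacksquare$

The tensor $\mathbb F$ is indeed not zero. Its trace is $|a|^2+|w|^2+\operatorname{tr}\mathbb R$. By Step 2 of Lemma 5, $\operatorname{tr}\mathbb R=O(\rho^{-1})$ for $\rho<\rho_0$, while $|a|^2=r^{-2}|\nabla\psi|^2\ge r^{-2}\rho^{-2}\,4q^2\cos^22\phi$, which is at least $c\rho^{-2}\tau^{-2}$ where $|\cos2\phi|\ge\frac12$.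

## 11. Arbitrary initial values: proof of Theorem 2

The plan is to follow the heat flow of $\vec u_0$ for a short time, to change over to the field $a$ with the help of the force, and then to start $w$. Let $\kappa_0,\kappa_1\in C^\infty([0,T])$ with $\kappa_0=1$ near $0$, $\kappa_0=0$ on $[T/4,T]$, $\kappa_1=0$ on $[0,T/4]$, $\kappa_1=1$ on $[T/2,T]$. Put $h=e^{t\Delta}\vec u_0$, $b=\kappa_0h+\kappa_1a$, $\tilde w(t)=w(t-\frac T2)$ for $t\ge\frac T2$ and $\tilde w=0$ otherwise. Let $A_{ij}=\epsilon_{ijk}(\frac\psi re_\vartheta)_k$, so that $\operatorname{div}A=a$.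

**Step 1: a tensor $\mathbb G$ with $\operatorname{div}\mathbb G=h$.** *It is needed to switch off $h$ with a force in divergence form.* With $k=\nabla E$, $\Delta E=\delta$, set for $t>0$
$$\mathbb G_{ij}(t,x)=\int\big(k_j(x-y)-1_{|y|>1}k_j(-y)\big)h_i(t,y)\,dy.$$
We have $|k(x)|\le C|x|^{-2}$; $\int_{B(x,R)}|h|\le CR^2$, by Cauchy–Schwarz and the Morrey norm; $h(t)$ is bounded (Step 4 below); and $|k(x-y)-k(-y)|\le C|x||y|^{-3}$ for $|y|>2|x|$. The part $|y|>\max(2|x|,1)$ is at most $C|x|\sum_{2^j\ge\max(|x|,1)}2^{-3j}2^{2j}\le C$. In the rest, $|x-y|\le1$ contributes at most $C\|h\|_\infty$, and the dyadic shells of $|x-y|$ and of $|y|$ between $1$ and $3|x|+2$ contribute $O(1)$ each. So the integral converges absolutely, $|\mathbb G|\le C_t\log(2+|x|)$, with $C_t$ bounded on the support of $\kappa_0'$. Pairing with a test function, the subtracted term drops out as $\int\partial_j\theta=0$, and $\operatorname{div}k=\delta$ gives $\operatorname{div}\mathbb G=h$.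

Let $\Theta=e^{\sigma\Delta}\mathbb P\varphi$. By (13) $\Theta=O(|x|^{-3})$ and $\nabla\Theta=O(|x|^{-4})$ at infinity. Hence $-\langle\mathbb G,\nabla\Theta\rangle=\langle h,\Theta\rangle$, since a cutoff at scale $R$ makes an error $\lesssim R^{-1}R^{-3}R^3\log R\to0$. Also $\int h\cdot\nabla\pi_\sigma=0$, with error $\lesssim R^{-1}R^{-2}R^2\to0$, because $\operatorname{div}h=0$. Thus $\langle h,\Theta\rangle=\langle h,e^{\sigma\Delta}\varphi\rangle$, that is, $e^{\sigma\Delta}\mathbb P\operatorname{div}\mathbb G(s)=e^{\sigma\Delta}h(s)$.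

**Step 2: the background $b$.** *We choose the force so that $b$ plays the part of $a$.* Let
$$\mathbb F=b\otimes b+\tilde w\otimes\tilde w+\kappa_1\mathbb R+\kappa_1'A+\kappa_0'\mathbb G.$$
It is in $L^1_{\rm loc}$, as $\int_{B(x,R)}|h|^2\le CR$ uniformly in $t$. Since $e^{(t-s)\Delta}h(s)=h(t)$, Step 1 gives $B(\kappa_0'\mathbb G)=\int_0^t\kappa_0'(s)ds\,h(t)=(\kappa_0-1)h$. As $a$ is compactly supported and divergence-free, $e^{\sigma\Delta}\mathbb P\operatorname{div}A=e^{\sigma\Delta}a$, and with Step 3 of Lemma 5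
$$B(\kappa_1\mathbb R+\kappa_1'A)=\int_0^te^{(t-s)\Delta}(\kappa_1'a-\kappa_1\Delta a)\,ds=\int_0^t\frac d{ds}\big(\kappa_1(s)e^{(t-s)\Delta}a\big)ds=\kappa_1(t)a.$$
So $h+B(\kappa_1\mathbb R+\kappa_1'A+\kappa_0'\mathbb G)=h+\kappa_1a+(\kappa_0-1)h=b$.

**Step 3: the two solutions.** *We repeat the sign argument with $b$.* Since $b=a$ on $[\frac T2,T]$ and $\tilde w=0$ before, (27) gives $\tilde w=-B(b\otimes\tilde w+\tilde w\otimes b)$. As in Section 10, $h+B(\mathbb F-(b\pm\tilde w)\otimes(b\pm\tilde w))=b\pm\tilde w$. All pairings make sense: by (13) and dyadic summation $\int|h|^2(1+|x|)^{-4}dx\le C$. The fields $b\pm\tilde w$ are divergence-free, start at $\vec u_0$, are in $\mathcal C([0,T],\tilde M^{2,3})$ (Section 10, Step 1, applies to $h$), and differ because $w(t)\ne0$ for a.e. $t\in(0,\frac T2)$.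

**Step 4: the forcing term.** *It remains to see that $\mathbb F$ is admissible.* We have $B(\mathbb F)=b-h+B(b\otimes b)+B(\tilde w\otimes\tilde w)$. The term $b-h$ is in $\mathcal C([0,T],\tilde M^{2,3})$, and so is $B(\tilde w\otimes\tilde w)$, which is $B(w\otimes w)$ shifted by $T/2$ and $0$ before. As $\kappa_0\kappa_1=0$, $b\otimes b=\kappa_0^2h\otimes h+\kappa_1^2a\otimes a$, and the second part is handled by Lemma 4(b),(c) and Lemma 3.

For the first part, $\int_{B(x,R)}|\vec u_0|\le CR^2\|\vec u_0\|_{\dot M^{2,3}}$ and the Gaussian decay of the heat kernel give, by dyadic summation at scales $R\ge\sqrt t$, $\sqrt t\|h(t)\|_\infty\le C\|\vec u_0\|_{\dot M^{2,3}}$. For initial values in $\mathcal D$ the left side tends to $0$ as $t\to0$, so by density it does for $\vec u_0$. Hence $\|h\otimes h\|_{\dot M^{2,3}}\le\|h\|_\infty\|h\|_{\dot M^{2,3}}\le\epsilon(t)t^{-1/2}$ with $\epsilon$ bounded and $\epsilon(t)\to0$. If $\vec u_0^n\in\mathcal D$, $\vec u_0^n\to\vec u_0$ in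 $\dot M^{2,3}$ and $h_n=e^{t\Delta}\vec u_0^n$, then $h_n\otimes h_n\in\mathcal C((0,T],L^3)$ and $\|h\otimes h-h_n\otimes h_n\|_{\dot M^{2,3}}\le(\|h\|_\infty+\|h_n\|_\infty)\|h-h_n\|_{\dot M^{2,3}}\to0$ locally uniformly on $(0,T]$. So $H:=\kappa_0^2h\otimes h\in\mathcal C((0,T],\tilde M^{2,3})$.

Convolution with an $L^1$ kernel $K$ acts on $\tilde M^{2,3}$ with norm at most $\|K\|_1$, since it maps $\mathcal D$ into $L^3$; and $\sigma\mapsto K_\sigma\in L^1$ is continuous for $\sigma>0$ by scaling. So in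
$$B(H)(t)=t\int_0^1K_{t(1-\theta)}*H(t\theta)\,d\theta$$
the integrand, including the factor $t$, is for each $\theta\in(0,1)$ continuous in $t\in(0,T]$ with values in $\tilde M^{2,3}$, and by (5) its norm is at most $C\sup_{s\le t}\epsilon(s)\,(1-\theta)^{-1/2}\theta^{-1/2}$. Hence $B(H)$ is a convergent Bochner integral, which agrees with (3); it is continuous on $(0,T]$ by dominated convergence, and tends to $0$ as $t\to0$. $\blacksquare$

## 12. The logarithmic threshold: proof of Theorem 3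

**Step 1: the Dini condition implies (H).** *We convert smallness on balls into smallness of a multiplier.* The set $\vec u([0,T])$ is compact in $\tilde M^{2,3}$. Given $\epsilon>0$, there are finitely many $f_j\in\mathcal D$ such that each $\vec u(t)$ is $\epsilon$-close to some $f_j$. If $M\ge2\max_j\|f_j\|_\infty$, then on $\{|\vec u(t)|>M\}$ we have $|f_j|\le\frac12|\vec u|$, so $|\vec u|\le2|\vec u-f_j|$ and $\|\vec u1_{|\vec u|>M}\|_{\dot M^{2,3}}\le2\epsilon$. Hence $\omega_M(R)=\sup_{t,x}R^{-1}\int_{B(x,R)}|\vec u1_{|\vec u|>M}|^2$ satisfies $\omega_M(R)\le\min(\omega(R),\epsilon_M)$ with $\epsilon_M\to0$. If $\int_0^1\omega\frac{dR}R<\infty$, then $\int_0^1\omega_M\frac{dR}R\to0$ by dominated convergence. Let $V=|\vec u(t)1_{|\vec u(t)|>M}|^2$. For $0<s<1$, $\frac1s=1+\int_s^1R^{-2}dR$, so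
$$\sup_x\int_{|x-y|<1}\frac{V(y)}{|x-y|}dy\le\omega_M(1)+\int_0^1\omega_M(R)\frac{dR}R=:\kappa_M\to0.$$
Covering the rest by unit balls, each of $V$-mass at most $\omega_M(1)$, and summing exponentials, $\sup_x\int\frac{e^{-|x-y|}}{4\pi|x-y|}V(y)\,dy\le C\kappa_M$. This kernel is that of $(1-\Delta)^{-1}$. Let $V_k=\min(V,k)$. By Schur's test with weight $V_k^{1/2}$, on $\{V_k>0\}$, the operator $V_k^{1/2}(1-\Delta)^{-1}V_k^{1/2}$ has $L^2$-norm at most $C\kappa_M$. It equals $SS^*$ with $S=V_k^{1/2}(1-\Delta)^{-1/2}$, so $\int V_k|f|^2\le C\kappa_M\|f\|_{H^1}^2$. Let $k\to\infty$. The bound is uniform in $t$, and the same holds for $\vec v$: this is (H). If $\omega(R)\le C(\log\frac1R)^{-1-\epsilon}$ for small $R$, the Dini integral converges, as $\omega$ is bounded.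

Another instance of (H): if $\vec u,\vec v\in\mathcal C([0,T],L^3)$, the same compactness argument in $L^3$ gives $\sup_t\|\vec u1_{|\vec u|>M}\|_3\to0$, and $\|h\|_{X^1}\le C\|h\|_3$.

**Step 2: a dual formula.** *We move all regularity to the test function, as announced in Section 3.* Assume (H). Let $w=\vec u-\vec v=-B(\vec u\otimes w+w\otimes\vec v)$ and $m=(1+|x|^2)^{-1/2}$. Since $\int_{B(0,R)}|w|^2\le CR$, dyadic summation gives $mw\in L^\infty((0,T),L^2)$. Let $0<\delta\le\min(1,T)$, $\varphi\in C_c^\infty((0,\delta)\times\mathbb R^3)$ and $\Theta(s)=\int_s^\delta e^{(t-s)\Delta}\mathbb P\varphi(t)\,dt$. By (3),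
$$\int_0^\delta\langle w,\varphi\rangle\,dt=\int_0^\delta\langle\vec u\otimes w+w\otimes\vec v,\nabla\Theta\rangle\,ds. \tag{28}$$
Fubini applies since $|\nabla e^{\sigma\Delta}\mathbb P\varphi|\le C(1+|x|)^{-4}$ and $\int(|\vec u|+|\vec v|)|w|(1+|x|)^{-4}dx\le C$ uniformly in time.

**Step 3: weighted estimates.** *We need the heat regularity of $\Theta$ with the weight dual to $m$.* The claim is
$$\|m^{-1}\nabla\Theta\|_{L^2H^1}\le C\|m^{-1}\varphi\|_{L^2L^2},\qquad\|m^{-1}\nabla\Theta\|_{L^2L^2}\le C\delta^{1/2}\|m^{-1}\varphi\|_{L^2L^2} \tag{29}$$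
with $L^2=L^2(0,\delta)$ in time. First, $\|m^{-1}\mathbb P\varphi\|_2\le C\|m^{-1}\varphi\|_2$: on the Fourier side the weighted norm is the $H^1(d\xi)$ norm, the symbol of $\mathbb P$ is bounded with gradient $O(|\xi|^{-1})$, and $\||\xi|^{-1}\hat\varphi\|_2\le2\|\nabla_\xi\hat\varphi\|_2$ by Hardy's inequality. Put $Y=\mathbb P\varphi$. Then
$$(-\partial_s-\Delta)\Theta=Y,\qquad(-\partial_s-\Delta)(x_k\Theta)=x_kY-2\partial_k\Theta,$$
with zero value at $s=\delta$; by (13), $\Theta,x_k\Theta,Y,x_kY$ are in $L^2$. Taking the Fourier transform in $x$, both equations are solved by $\int_s^\delta e^{-(t-s)|\xi|^2}(\cdots)\,dt$. The functions $|\xi|^2e^{-\sigma|\xi|^2}$, $|\xi|e^{-\sigma|\xi|^2}$, $e^{-\sigma|\xi|^2}$ have $L^1(0,\delta)$ norms in $\sigma$ at most $1$, $C\delta^{1/2}$, $\delta$. So by Young's inequality in time and Plancherel, with norms in $L^2((0,\delta),L^2)$,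
$$\|D^2\Theta\|+\delta^{-1/2}\|\nabla\Theta\|+\delta^{-1}\|\Theta\|\le C\|Y\|,\qquad\|D^2(x_k\Theta)\|+\delta^{-1/2}\|\nabla(x_k\Theta)\|\le C(\|x_kY\|+\|\nabla\Theta\|).$$
Since $x_k\partial_i\Theta=\partial_i(x_k\Theta)-\delta_{ik}\Theta$ and $x_k\partial_i\partial_j\Theta=\partial_i\partial_j(x_k\Theta)-\delta_{ik}\partial_j\Theta-\delta_{jk}\partial_i\Theta$, and $\delta\le1$, $|\nabla m^{-1}|\le1$, (29) follows.

**Step 4: absorption.** *The conclusion of part (i).* Split $\vec u=\vec u1_{|\vec u|>M}+\vec u1_{|\vec u|\le M}$, likewise $\vec v$, and let $k_M$ be the supremum in (H). Writing $\vec u\otimes w:\nabla\Theta$ as a product of $mw$ and $\vec u\,m^{-1}\nabla\Theta$, (28) and (29) give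
$$\begin{aligned}\Big|\int_0^\delta\langle w,\varphi\rangle dt\Big|&\le C\|mw\|_{L^2L^2}\big(k_M\|m^{-1}\nabla\Theta\|_{L^2H^1}+M\|m^{-1}\nabla\Theta\|_{L^2L^2}\big)\\&\le C(k_M+M\delta^{1/2})\|mw\|_{L^2L^2}\|m^{-1}\varphi\|_{L^2L^2}.\end{aligned}$$
By duality $\|mw\|_{L^2((0,\delta),L^2)}\le C(k_M+M\delta^{1/2})\|mw\|_{L^2((0,\delta),L^2)}$, and the norm is finite. Choosing first $M$, then $\delta$, we get $w=0$ on $[0,\delta]$. Then $w(t)=-\int_\delta^te^{(t-s)\Delta}\mathbb P\operatorname{div}(\vec u\otimes w+w\otimes\vec v)\,ds$ for $t\ge\delta$, and $\delta$ depends only on (H), so iteration gives $w=0$ on $[0,T]$. This proves (i).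

**Step 5: $z\in L^\infty((0,T),L^4)$.** *For part (ii) we return to $w=tW+z$ of Section 9 and need more on $z$.* Let
$$\theta_k(s)=\min(s,k)^2,\quad\Phi=\theta_k(|z|)z,\quad y_k=\min(|z|,k)|z|,\quad J_k(s)=\int_0^s\sigma\theta_k(\sigma)d\sigma\ge\tfrac14\min(s,k)^2s^2;$$
the last inequality is an equality for $s\le k$, and for $s>k$ it reads $\frac12k^2s^2-\frac14k^4\ge\frac14k^2s^2$. As $s\theta_k'(s)\le2k^2$, $|\nabla\Phi|\le3k^2|\nabla z|$; so $\Phi\in L^2\mathcal V$ and we may test (24) with $\Phi$. We treat the terms one by one.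

The time derivative: $\langle z',\Phi\rangle=\frac d{dt}\int J_k(|z|)$. This holds for $z$ smooth in time with values in $\mathcal V$, because the gradient of $\zeta\mapsto J_k(|\zeta|)$ is $\theta_k(|\zeta|)\zeta$. In general approximate $z$ by such $z_n$ in $L^2\mathcal V$ with $z_n'\to z'$ in $L^2\mathcal V'$. As $\zeta\mapsto\theta_k(|\zeta|)\zeta$ is Lipschitz, $\theta_k(|z_n|)z_n$ is bounded in $L^2\mathcal V$ and converges to $\Phi$ in $L^2\mathcal H$, hence weakly in $L^2\mathcal V$. Also $z_n\to z$ in $\mathcal C([0,T],\mathcal H)$ and $J_k$ has quadratic growth with $|J_k'(s)|\le k^2s$. So we may pass to the limit in the time-integrated identity.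

The Laplacian: $\nabla z:\nabla\Phi=\theta_k|\nabla z|^2+\theta_k'(|z|)|z||\nabla|z||^2$, and $|\nabla y_k|\le2\min(|z|,k)|\nabla|z||$, so $\int\nabla z:\nabla\Phi\ge\int\theta_k|\nabla z|^2\ge\frac14\|\nabla y_k\|_2^2$.

The first drift term: $\int z_ia_j\partial_j\Phi_i=\int a\cdot\nabla\Psi_k(|z|)=0$, where $\Psi_k(0)=0$, $\Psi_k'(s)=s(s\theta_k(s))'$, $|\Psi_k'|\le Ck^2s$. One uses $\Psi_k(\min(|z|,L))\in H^1$ and $L\to\infty$, as in Section 9, Step 1.

The second drift term: since $z\cdot\nabla$ annihilates axisymmetric scalars, $z\cdot\nabla\Phi=-\theta_k\frac{|z|^2}re_r$, and by (15)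
$$\Big|\int a_iz_j\partial_j\Phi_i\Big|=\Big|\int\frac{a^r}r\theta_k|z|^2\Big|\le C\|ay_k\|_2\|y_k\|_2\le\tfrac1{16}\|\nabla y_k\|_2^2+C\|y_k\|_2^2 .$$

The source: $\theta_k(|z|)|z|\le y_k^{3/2}$, and $f\in L^\infty L^{8/5}$ because $|W|\le C/(\rho\tau)$ and $\int\rho^{-8/5}\rho\,d\rho<\infty$ near $0$. So
$$\Big|\int f\cdot\Phi\Big|\le\|f\|_{8/5}\|y_k\|_4^{3/2}\le C\|y_k\|_{H^1}^{3/2}\le\tfrac1{16}\|y_k\|_{H^1}^2+C .$$

Altogether $\frac d{dt}\int J_k(|z|)+\frac18\|\nabla y_k\|_2^2\le C\|y_k\|_2^2+C$, and $\|y_k\|_2^2\le4\int J_k(|z|)$. Gronwall bounds $\int J_k(|z(t)|)$ independently of $k$ and $t$; let $k\to\infty$.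

**Step 6: the modulus.** *We estimate $\omega(R)$ for the solutions of Theorem 1.* We have $|\vec u|^2+|\vec v|^2\le C(|a|^2+|W|^2+|z|^2)$. Let $R$ be small. If $B(x,R)$ meets $\{\rho\le4\rho_0\}$, then the ball projects into the planar disc $D(x',R)$ and has angular width at most $CR$, so for functions of axisymmetric modulus $R^{-1}\int_{B(x,R)}|h|^2\le C\int_{D(x',R)}|h|^2dr\,dx_3$. The bound $1_{\rho\le2\rho_0}/(\rho\log(1/\rho))$ for $|a|$ and $|W|$ is decreasing in $\rho$, so its square has the largest integral over the disc centered at $(1,0)$. Thus $a$ and $W$ give at most $C\int_0^R\frac{d\rho}{\rho\log^2(1/\rho)}=\frac C{\log(1/R)}$, and $z$ gives at most $CR\|z\|_{L^4}^2$ by Hölder. If the ball does not meet $\{\rho\le4\rho_0\}$, then $a=W=0$ there and $z$ is bounded (Section 9, Step 5), which gives $CR^2$. So $\omega(R)\le C/\log(1/R)$ for small $R$.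

**Step 7: the multiplier norms.** *The last claim of part (ii).* For $a$ and $W$ use Lemma 2. The field $z$ is bounded on $\rho\ge4\rho_0$. On $\rho\le4\rho_0$, in each half-plane $\vartheta=$ const,
$$\int_{\rho\le4\rho_0}|z|^2|f|^2dr\,dx_3\le\|z\|_{L^4(\rho\le 4\rho_0,\,dr\,dx_3)}^2\|f\|_{L^4(\rho\le 4\rho_0,\,dr\,dx_3)}^2,$$
where the first factor is bounded uniformly in $t$ by Step 5, and the second is controlled by $H^1(\mathbb R^2)\subset L^4(\mathbb R^2)$ after a cutoff of $f$. Integrating in $\vartheta$ gives $\|z(t)f\|_2\le C\|f\|_{H^1}$ uniformly in $t$, and hence $\sup_t(\|\vec u\|_{X^1}+\|\vec v\|_{X^1})<\infty$. $\blacksquare$
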